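\title{A finitely generated abelian-by-nilpotent group with unsolvable conjugacy problem}

\begin{abstract}
We show that a finitely generated abelian-by-nilpotent group can have unsolvable conjugacy problem. For every recursively enumerable set $S$ we construct a finitely generated group $G=A\rtimes Q$, with $Q$ torsion-free nilpotent of class $3$ and $A$ abelian, either torsion-free or of prime exponent, such that $G$ has solvable word problem while the conjugacy class of a single element of $G$ has the Turing degree of $S$. The group $Q$ acts on an integer lattice by translations and quadratic shears, $A$ is a submodule of the permutation module, and conjugacy in $G$ detects whether a system of quadratic Diophantine equations has a solution.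
\end{abstract}

\section{Introduction}

Let $G$ be a group with a fixed finite generating set. We say that $G$ has \emph{solvable conjugacy problem} if there is an algorithm which, given two words in the generators and their inverses, decides whether the elements that they represent are conjugate in $G$. The algorithm may depend on $G$. The property does not depend on the generating set, because words in one finite generating set can be rewritten letter by letter as words in another. If the second word is required to be empty we obtain the \emph{word problem}, the problem of deciding whether a word represents $1$.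

A group $G$ is \emph{abelian-by-nilpotent} if it has an abelian normal subgroup $A$ such that $G/A$ is nilpotent. In two extreme cases the conjugacy problem is solvable. If $A=1$, then $G$ is nilpotent, and finitely generated nilpotent groups have solvable conjugacy problem by a theorem of Blackburn \cite{Blackburn}. If $G/A$ is abelian, then $G$ is metabelian, and Noskov \cite{Noskov} gave an algorithm which, from a finite presentation of $G$ in the variety of metabelian groups and two words in the generators, decides whether the words represent conjugate elements; in particular every finitely generated metabelian group has solvable conjugacy problem. The abelian-by-nilpotent groups contain both classes, and the following has been posed as an open question.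

\begin{quote}
\emph{Does every finitely generated abelian-by-nilpotent group have solvable conjugacy problem?}
\end{quote}

The two extreme cases suggest a positive answer: conjugacy in the quotient $G/A$ is decidable, and what remains is a question about the module $A$, which is decidable when $G/A$ is abelian. We show that the answer is nevertheless negative.

We recall the terms from computability theory that we need. Let $\mathbb N=\{0,1,2,\dots\}$; integers, words and pairs of words are coded by natural numbers in some fixed computable way. A set $S$ is \emph{recursive} if an algorithm decides membership in $S$, and \emph{recursively enumerable} (r.e.)\ if an algorithm halts exactly on the inputs that belong to $S$. A \emph{many-one reduction} of $U$ to $V$ is a computable map $\rho$ such that $u\in U$ if and only if $\rho(u)\in V$. The set $U$ is \emph{Turing reducible} to $V$ if membership in $U$ is decided by an algorithm that may ask an oracle whether given elements belong to $V$; a many-one reduction yields such an algorithm. Two sets have the same \emph{Turing degree} if each is Turing reducible to the other, and an \emph{r.e.\ degree} is the degree of an r.e.\ set. An r.e.\ set is \emph{many-one complete}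 if every r.e.\ set has a many-one reduction to it. The halting set is r.e., many-one complete and not recursive. We treat the conjugacy class of $x\in G$ as the set of words that represent conjugates of $x$, and the conjugacy problem of $G$ as the set of pairs of words that represent conjugate elements.

\begin{theorem}\label{thm:main}
Let $S\subseteq\mathbb N$ be recursively enumerable, and let $k=\mathbb Z$ or $k=\mathbb F_p$ with $p$ prime. There exist a finitely generated group $G=A\rtimes Q$, an element $x\in G$ and a computable map $s\mapsto v_s$ from $\mathbb Z$ to words representing elements of $A$, such that $A$ is abelian, torsion-free if $k=\mathbb Z$ and of exponent $p$ if $k=\mathbb F_p$, the group $Q$ is finitely generated torsion-free nilpotent of class $3$, and for all $s\in\mathbb Z$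
\[
xv_s \text{ is conjugate to } x \text{ in } G\iff s\in S .
\]
\end{theorem}

\begin{corollary}\label{cor:answer}
There is a finitely generated abelian-by-nilpotent group $G$ with unsolvable conjugacy problem, in which already the conjugacy class of one element is not recursive. One can take $G$ torsion-free, or with $A$ of prime exponent $p$; in both cases one can take $G/A$ torsion-free nilpotent of class $3$.
\end{corollary}

\begin{proof}
Apply Theorem~\ref{thm:main} to an r.e.\ set $S$ that is not recursive. An algorithm deciding conjugacy to $x$, applied to the words $xv_s$, would decide $S$. If $k=\mathbb Z$, then $A$ and $G/A\cong Q$ are torsion-free, so $G$ is torsion-free.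
\end{proof}

A group with unsolvable word problem has unsolvable conjugacy problem for a trivial reason. This is not what happens here, and the complexity of the conjugacy class of $x$ can be determined exactly.

\begin{theorem}\label{thm:degree}
Let $S$ and $k$ be as in Theorem~\ref{thm:main}, and let $G$ and $x$ be the group and the element constructed in Section~\ref{sec:group}.
\begin{enumerate}
\item[(1)] $G$ has solvable word problem.
\item[(2)] The conjugacy class of $x$ has the Turing degree of $S$. Hence every r.e.\ degree is the degree of a conjugacy class in such a group.
\item[(3)] If $S$ is many-one complete, then the conjugacy problem of $G$ is a many-one complete r.e.\ set.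
\end{enumerate}
\end{theorem}

Section~\ref{sec:squares} translates conjugacy into a question about the module $A$ and shows the method on a group that recognizes the squares. Section~\ref{sec:criterion} isolates the mechanism: in a suitable submodule of a permutation module, conjugacy detects which fibers of a map contain a fixed point of $x$. Sections~\ref{sec:quadratic} and~\ref{sec:group} make these fixed points the solutions of a Diophantine system that defines $S$ and prove Theorem~\ref{thm:main}. Section~\ref{sec:degree} proves Theorem~\ref{thm:degree}, and Section~\ref{sec:scope} compares the result with Noskov's theorem.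

\section{Split extensions, and a group that recognizes squares}\label{sec:squares}

All actions are on the right. Let $Q$ be a group and $A$ a right $\mathbb ZQ$-module, written additively. We reserve a dot for the module action, so that $a\cdot(1-x)=a-a\cdot x$, and juxtaposition for the product in $G=A\rtimes Q$. Every element of $G$ is uniquely $qa$ with $q\in Q$ and $a\in A$, and $q^{-1}aq=a\cdot q$; hence
\begin{equation}\label{eq:product}
(qa)(q'a')=qq'\,(a\cdot q'+a').
\end{equation}

\begin{lemma}\label{lem:conj}
Let $G=A\rtimes Q$, $x\in Q$ and $v\in A$. Then $xv$ is conjugate to $x$ in $G$ if and only if $v\in A\cdot(1-x)$.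
\end{lemma}

\begin{proof}
For $b\in A$ we have $b^{-1}xb=x\,(x^{-1}b^{-1}x)\,b=x\,\bigl(b\cdot(1-x)\bigr)$, so $v=b\cdot(1-x)$ implies that $xv$ is conjugate to $x$. Conversely, every element of $G$ has the form $bq$ with $b\in A$ and $q\in Q$, and
\[
(bq)^{-1}x\,(bq)=(q^{-1}xq)\,\bigl(b\cdot(1-x)q\bigr).
\]
If this equals $xv$, then $q^{-1}xq=x$ and $v=b\cdot(1-x)q$ by uniqueness of the form $qa$. Since $q$ commutes with $x$, we get $v=(b\cdot q)\cdot(1-x)\in A\cdot(1-x)$.
\end{proof}

The lemma shows where the metabelian case and the general case part. For $q\in Q$ we have $A\cdot(1-x)q=A\cdot(1-q^{-1}xq)$. If $Q$ is abelian, $A\cdot(1-x)$ is a submodule of $A$. In general it is only known to be invariant under the centralizer of $x$, and this leaves room for it to be a complicated subset of $A$.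

Our modules come from permutation actions. Throughout, $k=\mathbb Z$ or $k=\mathbb F_p$. For a set $\Omega$, let $k\Omega$ be the free $k$-module with basis $\{[\omega]:\omega\in\Omega\}$. An element $a=\sum a_\omega[\omega]$ has finite \emph{support} $\{\omega: a_\omega\neq0\}$, and its \emph{coefficient sum} on a subset $\Delta\subseteq\Omega$ is $\sum_{\omega\in\Delta}a_\omega$. If $Q$ acts on $\Omega$, then $k\Omega$ is a $\mathbb ZQ$-module with $[\omega]\cdot q=[\omega q]$.

\begin{example}\label{ex:squares}
Let $\Omega=\mathbb Z^3$, with points $(s,y,c)$, and let $x$ be the permutation
\[
(s,y,c)\,x=(s,\;y,\;c+s-y^2).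
\]
It slides the line over $(s,y)$ along itself by $s-y^2$. So it fixes this line pointwise if $s=y^2$, and otherwise all its orbits on the line are infinite. Let $Q$ be the group generated by $x$ and the translations of $\mathbb Z^3$. It permutes the planes $\Pi_s$ on which the first coordinate equals $s$, so the elements of $k\Omega$ with coefficient sum $0$ on every plane form a submodule $A$. For $k=\mathbb F_2$, an element of $A$ is a finite set of points that meets each plane in an even number of points. Put $G=A\rtimes Q$ and
\[
v_s=[s,0,0]\cdot(1-x)=[s,0,0]-[s,0,s]\in A .
\]
In the larger group $k\Omega\rtimes Q$, Lemma~\ref{lem:conj} shows that $xv_s$ is conjugate to $x$ for every $s$, by the element $[s,0,0]$. This element is not in $A$, and the question is whether it can be corrected.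

For $s=4$ it can. The point $(4,2,0)$ lies in $\Pi_4$ and is fixed by $x$, so $a=[4,0,0]-[4,2,0]$ belongs to $A$ and $a\cdot(1-x)=v_4$. Thus $a^{-1}xa=xv_4$ in $G$.

For $s=2$ it cannot. Suppose that $a\in A$ and $a\cdot(1-x)=v_2$. Then $b=[2,0,0]-a$ satisfies $b\cdot x=b$, so the coefficients of $b$ are constant along each orbit of $\langle x\rangle$. All orbits in $\Pi_2$ are infinite because $2-y^2\ne0$, and $b$ has finite support, so $b$ vanishes on $\Pi_2$. But the coefficient sum of $b$ on $\Pi_2$ is $1-0=1$, a contradiction.

The same two arguments show that $xv_s$ is conjugate to $x$ in $G$ if and only if $s$ is a square. Passing from $k\Omega$ to $A$ has produced the quantifier ``there exists $y$''.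

The translations are in $Q$ in order to make $A$ a finitely generated module (Lemma~\ref{lem:fg}), and adding $x$ to them keeps $Q$ nilpotent. For instance, by formula \eqref{eq:comm} below, the commutator of $x$ with the translation by $(0,1,0)$ slides the line over $(s,y)$ by $(s-(y-1)^2)-(s-y^2)=2y-1$; a second commutator slides it by $(2(y-1)-1)-(2y-1)=-2$, which is a central translation. Finally, it matters that the translation $\tau$ by $(1,0,0)$ does not commute with $x$. If it did, we would have $v_s=v_0\cdot\tau^s$ and $A\cdot(1-x)$ would be invariant under $\tau$, so the answer could not depend on $s$.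
\end{example}

\section{Fixed points in permutation modules}\label{sec:criterion}

The example used only the shape of the orbits of $x$ and a partition of $\Omega$ preserved by $Q$. We first describe the kernel and the image of $1-x$ on a permutation module. Write $\operatorname{Fix}(x)$ for the set of points fixed by $x$.

\begin{lemma}\label{lem:orbits}
Let $x$ be a permutation of a set $\Omega$ such that every orbit of $\langle x\rangle$ is a single point or infinite.
\begin{enumerate}
\item[(a)] An element $b\in k\Omega$ satisfies $b\cdot x=b$ if and only if its support is contained in $\operatorname{Fix}(x)$.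
\item[(b)] An element $v\in k\Omega$ lies in $k\Omega\cdot(1-x)$ if and only if its coefficient sum on every orbit of $\langle x\rangle$ is $0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The equation $b\cdot x=b$ says that the coefficients of $b$ are constant along each orbit. On a one-point orbit this is no condition. On an infinite orbit it holds if and only if the coefficients vanish, because the support is finite.

(b) The elements $[\omega]\cdot(1-x)=[\omega]-[\omega x]$ span $k\Omega\cdot(1-x)$ and have coefficient sum $0$ on every orbit. Conversely, suppose that all these sums vanish for $v$. Then $v$ vanishes at the fixed points. On an infinite orbit, with chosen point $\omega$, the part of $v$ is a finite sum $\sum_i v_i[\omega x^i]$ with $\sum_i v_i=0$, so it equals $-\sum_{i\ne0} v_i\bigl([\omega]-[\omega x^i]\bigr)$. Telescoping gives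
\begin{equation}\label{eq:telescope}
[\omega]-[\omega x^i]=
\begin{cases}
\phantom{-}\bigl([\omega]+[\omega x]+\dots+[\omega x^{i-1}]\bigr)\cdot(1-x), & i>0,\\[2pt]
-\bigl([\omega x^{i}]+[\omega x^{i+1}]+\dots+[\omega x^{-1}]\bigr)\cdot(1-x), & i<0.
\end{cases}
\end{equation}
Only finitely many orbits meet the support of $v$, so $v\in k\Omega\cdot(1-x)$.
\end{proof}

Now let $Q$ act on sets $\Omega$ and $\Sigma$, and let $\pi\colon\Omega\to\Sigma$ satisfy $\pi(\omega q)=\pi(\omega)q$ for all $\omega\in\Omega$, $q\in Q$. The $k$-linear map $\varepsilon\colon k\Omega\to k\Sigma$ with $\varepsilon([\omega])=[\pi(\omega)]$ is a homomorphism of $\mathbb ZQ$-modules. Its kernel $A$ consists of the elements whose coefficient sum on every fiber of $\pi$ is $0$. Put $G=A\rtimes Q$.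

\begin{proposition}\label{prop:criterion}
In this situation let $x\in Q$ be such that every orbit of $\langle x\rangle$ on $\Omega$ is a single point or infinite, let $F=\pi(\operatorname{Fix}(x))$, and let $v\in A$. If $v\notin k\Omega\cdot(1-x)$, then $xv$ is not conjugate to $x$ in $G$. If $v=b\cdot(1-x)$ with $b\in k\Omega$, then $xv$ is conjugate to $x$ in $G$ if and only if the support of $\varepsilon(b)$ is contained in $F$.
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:conj} we must decide whether $v\in A\cdot(1-x)$. The first claim follows since $A\subseteq k\Omega$. Let $v=b\cdot(1-x)$, and let $K$ be the kernel of $1-x$ on $k\Omega$. For $a\in A$ we have $a\cdot(1-x)=v$ if and only if $b-a\in K$. So $v\in A\cdot(1-x)$ if and only if $b\in A+K$, and since $A=\ker\varepsilon$ this holds if and only if $\varepsilon(b)\in\varepsilon(K)$. By Lemma~\ref{lem:orbits}(a), $K$ is spanned by the $[\omega]$ with $\omega\in\operatorname{Fix}(x)$, so $\varepsilon(K)$ is spanned by the $[\sigma]$ with $\sigma\in F$; it consists of the elements of $k\Sigma$ with support in $F$.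
\end{proof}

\begin{corollary}\label{cor:fiber}
Suppose in addition that $x$ acts trivially on $\Sigma$. For $\omega\in\Omega$ the element $v=[\omega]-[\omega x]$ lies in $A$, and $xv$ is conjugate to $x$ in $G$ if and only if the fiber of $\pi$ through $\omega$ contains a fixed point of $x$.
\end{corollary}

\begin{proof}
We have $\varepsilon(v)=[\pi(\omega)]-[\pi(\omega)x]=0$. Apply Proposition~\ref{prop:criterion} with $b=[\omega]$; the support of $\varepsilon(b)$ is $\{\pi(\omega)\}$.
\end{proof}

The hypothesis on orbits is needed. If a fiber $\pi^{-1}(\sigma)$ contains an orbit of finite size $N>1$ with $N$ invertible in $k$, then $N^{-1}$ times the sum of the points of the orbit is fixed by $x$ and has image $[\sigma]$ under $\varepsilon$, whether or not the fiber contains a fixed point.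

It remains to find $Q$, $\pi\colon\Omega\to\Sigma$ and $x$ such that $Q$ is finitely generated nilpotent, $A$ is a finitely generated module, and $\pi(\operatorname{Fix}(x))$ is a prescribed r.e.\ set. In Example~\ref{ex:squares} this set was the projection of the zero set of the polynomial $s-y^2$. Every r.e.\ set is a projection of this kind.

\section{Quadratic systems}\label{sec:quadratic}

We use the theorem of Davis, Putnam, Robinson \cite{DPR} and Matiyasevich \cite{Matiyasevich}: for every r.e.\ set $S\subseteq\mathbb N$ there is a polynomial $D\in\mathbb Z[s,u_1,\dots,u_l]$ such that for $s\in\mathbb N$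
\[
s\in S\iff D(s,u)=0 \text{ for some } u\in\mathbb N^l .
\]
Two adjustments are needed. The variables must range over $\mathbb Z$, because we want to translate them; this is arranged with Lagrange's theorem that every natural number is a sum of four squares of integers. And the degree must be small, because it will control the nilpotency class of $Q$; this is arranged by naming intermediate results, as when $s-y^4=0$ is replaced by $\eta-y^2=0$ and $s-\eta^2=0$.

\begin{lemma}\label{lem:quadratic}
For every r.e.\ set $S\subseteq\mathbb N$ there are $n,m\ge1$ and polynomials $\xi_1,\dots,\xi_m\in\mathbb Z[s,y_1,\dots,y_n]$ of total degree at most $2$ such that for all $s\in\mathbb Z$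
\begin{equation}\label{eq:dioph}
s\in S\iff \xi_1(s,y)=\dots=\xi_m(s,y)=0 \text{ for some } y\in\mathbb Z^n .
\end{equation}
\end{lemma}

\begin{proof}
Replace each $u_i$ in $D$ by a sum of four squares of new variables, obtaining $\hat D$, and put
\[
P=\hat D^{\,2}+(s-r_1^2-r_2^2-r_3^2-r_4^2)^2
\]
with four further variables $r_1,\dots,r_4$. Let $s\in\mathbb Z$. The polynomial $P(s,\cdot)$ has an integer zero if and only if both squared terms can be made $0$. By Lagrange's theorem, this means that $s\ge0$ and $D(s,u)=0$ for some $u\in\mathbb N^l$, that is, $s\in S$.

Choose a sequence of polynomials $P_1,\dots,P_r=P$ in which each $P_i$ is an integer constant, a variable (possibly $s$), or one of $P_j+P_h$ and $P_jP_h$ with $j,h<i$: list the coefficients and the variables of $P$, build each term by repeated multiplication, and add the terms one at a time. Take new variables $\eta_1,\dots,\eta_r$ and, according to the type of $P_i$, the equation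
\[
\eta_i-P_i=0,\qquad \eta_i-\eta_j-\eta_h=0\qquad\text{or}\qquad \eta_i-\eta_j\eta_h=0,
\]
the first for a constant or a variable; add the equation $\eta_r=0$. All have degree at most $2$. An integer zero of $P(s,\cdot)$ extends to a solution of this system by letting $\eta_i$ be the value of $P_i$. Conversely, in any solution $\eta_i$ equals the value of $P_i$ by induction on $i$, so the value of $P$ is $\eta_r=0$. Let $y_1,\dots,y_n$ be all the variables other than $s$, and let $\xi_1,\dots,\xi_m$ be the left-hand sides.
\end{proof}

\section{The group}\label{sec:group}

Fix $S$, $k$, and $n$, $m$, $\xi_1,\dots,\xi_m$ as in Lemma~\ref{lem:quadratic}. As in Example~\ref{ex:squares} we want an element $x$ that slides points by the values of the polynomials, now with one sliding direction for each equation. Let $Y=\mathbb Z^{1+n}$, with elements $w=(s,y)$, and let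
\[
\Omega=Y\times\mathbb Z^m=\mathbb Z^{1+n+m},
\]
with points written $(w,c)$ or $(s,y,c)$.

\subsection*{The nilpotent group $Q$}
The group $Q$ must contain $x$ and the translations of $Y$, hence all translates of $x$. We therefore take all slides by polynomial maps of degree at most $2$. Let $E$ be the additive group of maps $f\colon Y\to\mathbb Z^m$ whose components are polynomials with integer coefficients of total degree at most $2$. A polynomial is determined by its values on $Y$, so $E$ is free abelian of finite rank, with a basis consisting of the monomials of degree at most $2$ placed in one of the $m$ components. For $t\in Y$ and $f\in E$ define permutations of $\Omega$ by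
\[
(w,c)\,\tau_t=(w+t,\;c),\qquad (w,c)\,\phi_f=(w,\;c+f(w)),
\]
and define $f^t\in E$ by $f^t(w)=f(w-t)$. Then $\tau_t\tau_u=\tau_{t+u}$ and $\phi_f\phi_g=\phi_{f+g}$, and the maps $t\mapsto\tau_t$, $f\mapsto\phi_f$ are injective. Applying $\tau_t^{-1}$, $\phi_f$, $\tau_t$ in turn sends $(w,c)$ to $(w-t,c)$, $(w-t,c+f(w-t))$, $(w,c+f(w-t))$. With $[g,h]=g^{-1}h^{-1}gh$ this gives
\begin{equation}\label{eq:comm}
\tau_t^{-1}\phi_f\tau_t=\phi_{f^t},\qquad [\phi_f,\tau_t]=\phi_{f^t-f}.
\end{equation}
Let $Q$ be the group generated by all $\tau_t$ and $\phi_f$. By \eqref{eq:comm} the subgroup $\phi_E=\{\phi_f:f\in E\}$ is normal, and it meets $\tau_Y=\{\tau_t:t\in Y\}$ trivially since its elements do not change $w$. So $Q=\phi_E\rtimes\tau_Y$, and every element of $Q$ is uniquely $\tau_t\phi_f$.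

\begin{lemma}\label{lem:Q}
$Q$ is finitely generated, torsion-free and nilpotent of class $3$.
\end{lemma}

\begin{proof}
Both $\phi_E\cong E$ and $Q/\phi_E\cong Y$ are free abelian of finite rank, so $Q$ is finitely generated and torsion-free. Recall that $\gamma_1(Q)=Q$, $\gamma_{i+1}(Q)=[\gamma_i(Q),Q]$, and that class $3$ means $\gamma_4(Q)=1\ne\gamma_3(Q)$. For $i=0,1,2$ let $E_i\le E$ consist of the maps of degree at most $i$, and let $E_{-1}=0$. Substituting $w-t$ for $w$ in a monomial gives the monomial plus terms of lower degree, so $f\in E_i$ implies $f^t-f\in E_{i-1}$. Since $\phi_E$ is abelian, \eqref{eq:comm} gives $[\phi_f,\tau_t\phi_g]=\phi_{f^t-f}$. Hence each $\phi_{E_i}$ is normal and $[\phi_{E_i},Q]\le\phi_{E_{i-1}}$. The quotient $Q/\phi_{E_1}$ is abelian, because it is generated by the images of the abelian groups $\tau_Y$ and $\phi_E$, and $[\phi_f,\tau_t]\in\phi_{E_1}$. Therefore $\gamma_2(Q)\le\phi_{E_1}$, $\gamma_3(Q)\le\phi_{E_0}$ and $\gamma_4(Q)=1$. For $f=(s^2,0,\dots,0)$ and $t=(1,0)$, the first component of $f^t-f$ is $(s-1)^2-s^2=-2s+1$, and a second difference gives $2$. So $[[\phi_f,\tau_t],\tau_t]\neq1$ and $\gamma_3(Q)\ne1$.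
\end{proof}

\subsection*{The module $A$}
Let $\Sigma=\mathbb Z$ and $\pi(s,y,c)=s$. The map sending $\tau_t\phi_f$ to the first coordinate of $t$ is a homomorphism $Q\to\mathbb Z$. Let $Q$ act on $\Sigma$ through it by translations; then $\pi(\omega q)=\pi(\omega)q$, and $\phi_E$ acts trivially on $\Sigma$. As in Section~\ref{sec:criterion} let $\varepsilon\colon k\Omega\to k\Sigma$ be induced by $\pi$, let $A=\ker\varepsilon$ and let $G=A\rtimes Q$.

The one requirement that is not yet visible is finite generation, since $A$ is cut out by infinitely many conditions, one for each fiber of $\pi$. It holds because $Q$ contains every translation of the lattice $\Omega$: for $\omega=(t,c)$, regard $c$ as a constant map in $E_0$; then $\lambda_\omega=\tau_t\phi_c\in Q$ is the translation by $\omega$. Let $e_0,e_1,\dots,e_{n+m}$ be the standard basis of $\Omega$, with $e_0$ in the direction of $s$, and put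
\[
\alpha_i=[0]-[e_i]\in A\qquad(1\le i\le n+m).
\]

\begin{lemma}\label{lem:fg}
The $\mathbb ZQ$-module $A$ is generated by $\alpha_1,\dots,\alpha_{n+m}$. Moreover, there is an algorithm which, given $\omega,\omega'\in\Omega$ with $\pi(\omega)=\pi(\omega')$, writes $[\omega]-[\omega']$ as a sum of elements $\pm\alpha_i\cdot\lambda_\nu$ with $\nu\in\Omega$.
\end{lemma}

\begin{proof}
For $\nu\in\Omega$ and $1\le i\le n+m$,
\[
[\nu]-[\nu+e_i]=\alpha_i\cdot\lambda_\nu,\qquad [\nu]-[\nu-e_i]=-\alpha_i\cdot\lambda_{\nu-e_i}.
\]
If $\pi(\omega)=\pi(\omega')$, join $\omega$ to $\omega'$ by the path $\omega=\nu_0,\nu_1,\dots,\nu_d=\omega'$ that corrects the coordinates $1,\dots,n+m$ in this order by steps $\pm e_i$. Then $[\omega]-[\omega']=\sum_{j<d}([\nu_j]-[\nu_{j+1}])$ is a sum of the required form. Now let $a=\sum a_\omega[\omega]\in A$. Since the coefficient sum of $a$ on each fiber is $0$, we have $\sum a_\omega[\pi(\omega),0,0]=0$, and so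
\[
a=\sum_\omega a_\omega\bigl([\omega]-[\pi(\omega),0,0]\bigr).
\]
Each $a_\omega$ is an integer multiple of $1\in k$, because $k$ is $\mathbb Z$ or $\mathbb F_p$. So $a$ is an integer combination of elements $\alpha_i\cdot\lambda_\nu$.
\end{proof}

This is why $s$ is a coordinate that $Q$ translates, and not a parameter: the translation by $e_0$ carries the generators from one fiber to all the others. As generators of $G$ we fix the $\alpha_i$, the $\tau_t$ for $t$ in the standard basis of $Y$, and the $\phi_f$ for $f$ in the monomial basis of $E$. The group $G$ depends only on $k$, $n$ and $m$; beyond that, $S$ enters only through the element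
\[
x=\phi_\xi\in Q,\qquad \xi=(\xi_1,\dots,\xi_m)\in E .
\]

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The group $G$ is finitely generated by Lemmas~\ref{lem:Q} and~\ref{lem:fg}, and $Q$ has the stated properties. The group $A$ is a nonzero $k$-submodule of the free module $k\Omega$, so it is torsion-free if $k=\mathbb Z$ and has exponent $p$ if $k=\mathbb F_p$.

We have
\begin{equation}\label{eq:orbit}
(w,c)\,x^i=(w,\;c+i\,\xi(w))\qquad(i\in\mathbb Z).
\end{equation}
Since $\mathbb Z^m$ is torsion-free, the orbit of $(w,c)$ is a single point if $\xi(w)=0$ and infinite otherwise. So the hypothesis on orbits in Proposition~\ref{prop:criterion} holds, and by \eqref{eq:dioph}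
\begin{equation}\label{eq:F}
\pi(\operatorname{Fix}(x))=\{s\in\mathbb Z:\xi(s,y)=0\text{ for some }y\in\mathbb Z^n\}=S .
\end{equation}
For $s\in\mathbb Z$ put
\[
v_s=[s,0,0]\cdot(1-x)=[s,0,0]-[s,0,\xi(s,0)].
\]
As $x$ acts trivially on $\Sigma$, Corollary~\ref{cor:fiber} and \eqref{eq:F} show that $v_s\in A$ and that $xv_s$ is conjugate to $x$ in $G$ if and only if $s\in S$.

Finally, a word for $v_s$ is computable from $s$. Compute $\xi(s,0)$ and write $v_s$ as a sum of elements $\pm\alpha_i\cdot\lambda_\nu$ by Lemma~\ref{lem:fg}. In $G$ such an element is $\lambda_\nu^{-1}\alpha_i^{\pm1}\lambda_\nu$, and $\lambda_\nu$ is the product of the powers of the generators $\lambda_{e_0},\dots,\lambda_{e_{n+m}}$ whose exponents are the coordinates of $\nu$. The product of these words represents $v_s$.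
\end{proof}

\section{The word problem and the degree of the conjugacy class}\label{sec:degree}

\begin{proof}[Proof of Theorem~\ref{thm:degree}(1)]
Every element of $G$ is uniquely $\tau_t\phi_f\,a$ with $t\in Y$, $f\in E$, $a\in A$. We call the finite data $(t,f,a)$ its \emph{normal form}: an integer vector, a list of polynomials, and a finite list of points of $\Omega$ with nonzero coefficients in $k$. The normal form of a product is computed by \eqref{eq:product} and the formulas
\[
\tau_t\phi_f\,\tau_u\phi_g=\tau_{t+u}\,\phi_{f^u+g},\qquad [w,c]\cdot\tau_u\phi_g=[w+u,\;c+g(w+u)],
\]
the first of which follows from \eqref{eq:comm}. Starting from the normal forms of the generators and their inverses, we compute the normal form of any word, and the word represents $1$ if and only if the result is $(0,0,0)$.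
\end{proof}

For part (2) we must test an arbitrary element of $G$ for conjugacy to $x$, and the first test takes place in $Q$. A group is \emph{conjugacy separable} if any two nonconjugate elements have nonconjugate images under some homomorphism to a finite group. By Blackburn's theorem \cite{Blackburn}, finitely generated nilpotent groups are conjugacy separable. We recall how this decides conjugacy in $Q$. The group $Q$ is finitely presented: the relations say that the basis elements of $\tau_Y$ commute, that those of $\phi_E$ commute, and that the first formula of \eqref{eq:comm} holds for basis elements. Given $q,q'\in Q$, run two searches in parallel. One looks for $h\in Q$ with $h^{-1}qh=q'$, testing equality by normal forms. The other runs through finite groups and assignments of the generators of $Q$ to their elements that satisfy the relations, and looks for one under which $q$ and $q'$ have nonconjugate images. Exactly one of the searches succeeds.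

\begin{proof}[Proof of Theorem~\ref{thm:degree}(2)]
Fix a word for $x$. By Theorem~\ref{thm:main}, the map $s\mapsto xv_s$ is a many-one reduction of $S$ to the conjugacy class of $x$. For the converse we describe an algorithm with an oracle for $S$. Given a word, compute the normal form of the element $g$ that it represents, and write $g=qv$ with $q\in Q$ and $v\in A$.

\emph{Step 1.} Decide whether $q$ is conjugate to $x$ in $Q$. If not, then $g$ is not conjugate to $x$ in $G$, because the projection $G\to Q$ preserves conjugacy. Otherwise the search has produced $h\in Q$ with $h^{-1}qh=x$, and $h^{-1}gh=xv'$ with $v'=v\cdot h\in A$. It remains to decide whether $xv'$ is conjugate to $x$.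

\emph{Step 2.} Decide whether $v'\in k\Omega\cdot(1-x)$. By \eqref{eq:orbit}, points $(w,c)$ and $(w',c')$ lie in the same orbit of $\langle x\rangle$ if and only if $w=w'$ and $c'-c=i\,\xi(w)$ for some $i\in\mathbb Z$. This is decidable, and if $\xi(w)\ne0$ then $i$ is unique and is found by dividing one coordinate by another. Sort the support of $v'$ into orbits and compute the coefficient sum on each. If one of them is nonzero, then $v'\notin k\Omega\cdot(1-x)$ by Lemma~\ref{lem:orbits}(b), and $g$ is not conjugate to $x$ by Proposition~\ref{prop:criterion}. Otherwise the proof of Lemma~\ref{lem:orbits}(b), with formula \eqref{eq:telescope}, computes $b\in k\Omega$ with $b\cdot(1-x)=v'$.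

\emph{Step 3.} By Proposition~\ref{prop:criterion} and \eqref{eq:F}, $g$ is conjugate to $x$ if and only if every integer $s$ in the finite support of $\varepsilon(b)$ belongs to $S$. Negative integers do not, and for the others we ask the oracle.

So the conjugacy class of $x$ and $S$ are Turing reducible to each other. Every r.e.\ degree is the degree of some r.e.\ set $S\subseteq\mathbb N$, which gives the last claim.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:degree}(3)]
The conjugacy problem of $G$ is r.e.: given a pair $(g,g')$ of words, run through all words $h$ and halt when $h^{-1}ghg'^{-1}$ represents $1$, which is decidable by part (1). By Theorem~\ref{thm:main}, $s\mapsto(xv_s,x)$ is a many-one reduction of $S$ to the conjugacy problem. Composing it with a many-one reduction of an arbitrary r.e.\ set to $S$ gives completeness.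
\end{proof}

\section{Nilpotency class and derived length}\label{sec:scope}

If $G/A$ is nilpotent of class $1$, the conjugacy problem of the finitely generated group $G$ is solvable by Noskov's theorem \cite{Noskov}, and by Corollary~\ref{cor:answer} it can be unsolvable when $G/A$ is torsion-free nilpotent of class $3$. We do not settle the case where $G/A$ has class exactly $2$.

The role of the degree explains why the method stops at class $3$. If $E$ is replaced by the group of polynomial maps of degree at most $d$, the arguments of Section~\ref{sec:group} apply unchanged, except that the chain $E_d\ge E_{d-1}\ge\dots\ge E_{-1}=0$ now gives $\gamma_{d+2}(Q)=1$. With $m=1$, $\xi=P$ and $d=\deg P$, for the polynomial $P$ in the proof of Lemma~\ref{lem:quadratic}, this already answers the question in the negative; the reduction to quadratic equations serves only to lower the class to $3$. With $d=1$ the class is at most $2$, but then the zero set of $\xi$ is empty or a coset of a subgroup of $Y$, so $\pi(\operatorname{Fix}(x))$ is empty or a coset of a subgroup of $\mathbb Z$. Such sets are recursive, and the argument yields no unsolvability.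

In terms of derived length, on the other hand, the result leaves no gap.

\begin{corollary}\label{cor:derived}
If $S$ is not recursive, the group $G$ of Section~\ref{sec:group} is a solvable group of derived length exactly $3$. Thus Noskov's theorem does not extend from derived length $2$ to derived length $3$, even within the class of abelian-by-nilpotent groups.
\end{corollary}

\begin{proof}
Since $Q/\phi_E\cong Y$ and $\phi_E$ are abelian, $Q''=1$. Hence $G''\le A$ and $G'''=1$. If $G''=1$, then $G$ is a finitely generated metabelian group and has solvable conjugacy problem by Noskov's theorem. Then $S$ is recursive by Theorem~\ref{thm:main}, contrary to the assumption.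
\end{proof}

\begin{thebibliography}{9}
\bibitem{Blackburn} Blackburn, 1965.
\bibitem{DPR} Davis, Putnam and Robinson, 1961.
\bibitem{Matiyasevich} Matiyasevich, 1970.
\bibitem{Noskov} Noskov, 1982.
\end{thebibliography}
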